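# A one-dimensional homogeneous continuum with two points that cannot be exchanged

## 1. Exchanging two points of a solenoid

A **continuum** is a compact, connected metric space. A continuum $X$ is **homogeneous** if for each pair $x,y\in X$ there is a homeomorphism $h:X\to X$ with $h(x)=y$. It is **bihomogeneous** if for each pair $x,y\in X$ there is a homeomorphism $h:X\to X$ with $h(x)=y$ and $h(y)=x$. So a homogeneous continuum lets us carry any point to any other, and a bihomogeneous one lets us exchange any two points.

One class of spaces is easy. If $X$ is a topological group, then $z\mapsto yx^{-1}z$ carries $x$ to $y$, and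
$$z\mapsto x z^{-1}y$$
sends $x$ to $y$ and $y$ to $xy^{-1}y=x$. So a continuum that carries a group structure is bihomogeneous. Here is a one-dimensional example, written in the form that we shall generalize.

Let $p$ be a prime and let $\mathbb Z$ act on $\mathbb R\times\mathbb Z_p$ by $n(t,g)=(t+n,g+n)$. Put
$$\Sigma=(\mathbb R\times\mathbb Z_p)/\mathbb Z .$$
This is the quotient of the abelian group $\mathbb R\times\mathbb Z_p$ by the closed discrete subgroup $\{(n,n)\}$, so it is a Hausdorff topological group. It is compact, being the image of $[0,1]\times\mathbb Z_p$, and second countable, since the quotient map is open; hence it is metrizable. The image of $\mathbb R\times\{0\}$ is connected, and it equals the image of $\mathbb R\times\mathbb Z$, because $[t,n]=[t-n,0]$. Since $\mathbb Z$ is dense in $\mathbb Z_p$, this image is dense, so $\Sigma$ is connected. Finally $\Sigma$ is the union of the images of $[0,\frac12]\times\mathbb Z_p$ and $[\frac12,1]\times\mathbb Z_p$. Each of these two sets embeds, because two first coordinates in it differ by less than $1$, and each has dimension $1$; so $\dim\Sigma=1$ by the sum theorem. Thus $\Sigma$ is a one-dimensional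 continuum, and $z\mapsto x+y-z$ exchanges $x$ and $y$.

In bundle language, $\Sigma$ maps to the circle $\mathbb R/\mathbb Z$ with fiber $\mathbb Z_p$. The exchange is the inversion $T[t,g]=[-t,-g]$ followed by a translation. On each fiber it turns translation by $u$ into translation by $-u$.

For each $n\ge2$ there is an $n$-dimensional, homogeneous, non-bihomogeneous continuum. The question of this lecture is whether there is a one-dimensional one. We shall keep the bundle and replace $\mathbb Z_p$ by a noncommutative group. What changes?

## 2. Bundles with noncommutative profinite fiber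

We first fix the terms.

A *Peano continuum* is a nondegenerate locally connected continuum. Such a space is locally path connected, by a classical theorem, and hence path connected.

A *profinite group* is a compact Hausdorff totally disconnected group. Its open normal subgroups form a neighborhood base at $1$, and every open subgroup has finite index by compactness. Examples are $\mathbb Z_p$, and $\mathrm{Heis}(\mathbb Z_p)$, the group of upper unitriangular $3\times3$ matrices over $\mathbb Z_p$. A profinite group has a Haar probability measure $\mu$, invariant under left and right translations and under inversion; nonempty open sets have positive measure. "Virtually abelian" means having an open abelian subgroup. For a profinite group this is the same as having a finite-index abelian subgroup, since the closure of such a subgroup is abelian, closed and of finite index, hence open.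

A *regular $\Gamma$-covering* $q:\widetilde X\to X$ is a covering map with a left action of the discrete group $\Gamma$ on $\widetilde X$ by homeomorphisms over $X$ that is simply transitive on each fiber. If $U\subset X$ is open, connected and evenly covered, the components of $q^{-1}(U)$ are called the *sheets* over $U$. Each sheet meets each fiber over $U$ in one point, so $\Gamma$ permutes the sheets over $U$ simply transitively. If $U\subset W$ are open, connected, and $W$ is evenly covered, then $U$ is evenly covered and its sheets are the sets $\widetilde W\cap q^{-1}(U)$ with $\widetilde W$ a sheet over $W$. An example is $\mathbb R\to\mathbb R/\mathbb Z$ with $\Gamma=\mathbb Z$: the sheets over the image of $(0,1)$ are the intervals $(n,n+1)$.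

**Data $(*)$.** $X$ is a homogeneous Peano continuum with metric $d$; $G$ is a metrizable profinite group; $\Gamma\le G$ is a dense finitely generated subgroup; $q:\widetilde X\to X$ is a regular $\Gamma$-covering with $\widetilde X$ connected. Put
$$P=(\widetilde X\times G)/\Gamma,\qquad \gamma(\tilde x,g)=(\gamma\tilde x,\gamma g),\qquad \pi[\tilde x,g]=q(\tilde x),\qquad [\tilde x,g]\,h=[\tilde x,gh].$$
We also write $P=\widetilde X\times_\Gamma G$ and $R_h(z)=zh$. The gluing multiplies on the left, so the right translations $R_h$ are well defined whether or not $G$ is commutative. The solenoid is the case $X=\mathbb R/\mathbb Z$, $\widetilde X=\mathbb R$, $\Gamma=\mathbb Z$, $G=\mathbb Z_p$.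

Let us try to copy the inversion: choose a homeomorphism $\hat\tau$ of $\widetilde X$ and set $T[\tilde x,g]=[\hat\tau(\tilde x),g^{-1}]$. For this to be well defined we need, for all $\gamma,\tilde x,g$, an element $\eta\in\Gamma$ with
$$\hat\tau(\gamma\tilde x)=\eta\,\hat\tau(\tilde x),\qquad g^{-1}\gamma^{-1}=\eta\, g^{-1}.$$
The action on $\widetilde X$ is free, so the first equation determines $\eta$ from $\gamma$ and $\tilde x$ alone. The second says $\eta=g^{-1}\gamma^{-1}g$ for every $g\in G$; with $g=1$ we get $\eta=\gamma^{-1}$, and then $\gamma$ commutes with every $g$. So $\Gamma$ is central, and since it is dense, $G$ is abelian. Inversion turns the left gluing into a right one, and this is compatible only in the commutative case.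

Two remarks. Over the circle we can only see the commutative case: a connected regular $\Gamma$-covering of the circle has $\Gamma$ a quotient of $\mathbb Z$, so $G=\overline\Gamma$ is abelian. We need a one-dimensional homogeneous base with a richer fundamental group; this will be the Menger curve $M$. Also, the failure of one formula proves nothing about all homeomorphisms of $P$. The theorems are as follows.

**Theorem 1.** Let $(*)$ hold.

1. $P$ is a homogeneous continuum and $\dim P=\dim X$.
2. If $G$ is not virtually abelian, then for every $x\in P$ the set of $g\in G$ for which some *continuous map* $h:P\to P$ satisfies $h(x)=xg$, $h(xg)=x$ is contained in a countable union of closed Haar-null sets (so it is meager and null). In particular $P$ is not bihomogeneous.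

**Theorem 2.** There is a 1-dimensional, homogeneous, non-bihomogeneous continuum.

**Theorem 3.** If $X=M$ in $(*)$, then $P$ is bihomogeneous if and only if $G$ is virtually abelian. Every pair $(G,\Gamma)$ as in $(*)$ occurs over $M$, and the homeomorphism type of $P$ depends only on $(G,\Gamma)$.

**Theorem 4.** There are $2^{\aleph_0}$ pairwise non-homeomorphic 1-dimensional homogeneous non-bihomogeneous continua.

In Theorem 1(2) one cannot exclude every $g$: if $g^2=1$, then $R_g$ itself exchanges $x$ and $xg$. The claim is about almost every $g$.

Theorems 1, 2 and 4 use two published results.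

**(A)** $M$ is a homogeneous 1-dimensional Peano continuum. A 1-dimensional Peano continuum with no local cut points and no nonempty planar open subset is homeomorphic to $M$, and $M$ has these properties (R. D. Anderson, Ann. of Math. 67 (1958) 313–324). Here $x$ is a local cut point if $O\setminus\{x\}$ is disconnected for some connected open $O\ni x$.

**(E)** If a Polish group acts continuously and transitively on a Polish space $Y$, then all evaluation maps $f\mapsto f(y)$ are open (Effros, Ann. of Math. 81 (1965); see Ungar, Trans. AMS 212 (1975)). The homeomorphism group of a compact metric space with the sup metric topology is Polish.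

## 3. Coordinates, dimension and path components of $P$

Throughout this section $(*)$ holds, and $\kappa:\widetilde X\times G\to P$ is the quotient map. It is open, being the quotient by a group action.

**Local product structure.** The purpose is to get coordinates in $P$. Let $U\subset X$ be connected, open, evenly covered, and let $\widetilde U$ be a sheet over $U$. Then $\kappa$ restricts to a map $\widetilde U\times G\to\pi^{-1}(U)$, which is continuous, and open since $\widetilde U\times G$ is open. It is onto: given $[\tilde x,g]$ over $U$, some $\gamma\tilde x$ lies in $\widetilde U$, and $[\tilde x,g]=[\gamma\tilde x,\gamma g]$. It is injective: if $[\tilde x,g]=[\tilde x',g']$ with $\tilde x,\tilde x'\in\widetilde U$, then $\tilde x'=\gamma\tilde x$ for some $\gamma$ with $g'=\gamma g$; so $\gamma\widetilde U$ meets $\widetilde U$ and $\gamma=1$. Hence $\pi^{-1}(U)\cong U\times G$. The $G$-component is called *the coordinate with respect to $\widetilde U$*. Three facts will be used constantly: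

- passing from $\widetilde U$ to $\gamma\widetilde U$ multiplies coordinates on the left by $\gamma$, because $[\tilde x,g]=[\gamma\tilde x,\gamma g]$;
- $R_h$ multiplies coordinates on the right by $h$;
- if $U\subset W$, coordinates with respect to a sheet $\widetilde W$ restrict over $U$ to coordinates with respect to the sheet $\widetilde W\cap q^{-1}(U)$.

Since $\kappa^{-1}(\pi^{-1}(U))$ is the disjoint union of the open sets $\gamma\widetilde U\times G$, each mapped homeomorphically onto $\pi^{-1}(U)$, the map $\kappa$ is a covering map.

**$P$ is a continuum.** $X$ is a finite union of compact sets $C$, each inside a connected evenly covered open set, and $\pi^{-1}(C)\cong C\times G$ is compact; so $P$ is compact. Points in different fibers of $\pi$ are separated by open sets pulled back from $X$, and points in the same fiber by the local product structure; so $P$ is Hausdorff. It is a finite union of open second countable sets, so it is second countable, hence metrizable. Since $[\tilde x,\gamma]=[\gamma^{-1}\tilde x,1]$, the connected set $\kappa(\widetilde X\times\{1\})$ equals $\kappa(\widetilde X\times\Gamma)$, which is dense because $\Gamma$ is dense in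 $G$. So $P$ is connected.

**Dimension.** With the same sets $C$, $P$ is a finite union of compact sets $C\times G$, and $\dim(C\times G)\le\dim C+\dim G\le\dim X$ because $\dim G\le0$. By the sum theorem $\dim P\le\dim X$. Also by the sum theorem some $C$ has $\dim C=\dim X$, and $C\cong C\times\{1\}$ embeds in $P$. So $\dim P=\dim X$.

**Path components.** The purpose is an invariant that every continuous map respects. The space $\widetilde X$ is connected and locally path connected, so it is path connected. A path in $P$ starting at $[\tilde x,g]$ lifts through the covering $\kappa$ to a path starting at $(\tilde x,g)$, and the $G$-component of the lift is constant since $G$ is totally disconnected. So the path component of $[\tilde x,g]$ is $\kappa(\widetilde X\times\{g\})$. Put $\lambda([\tilde x,g])=\Gamma g\in\Gamma\backslash G$, which is well defined. A point $[\tilde y,g']$ lies in $\kappa(\widetilde X\times\{g\})$ exactly when $g'\in\Gamma g$. Hence, writing $z\sim w$ for "same path component",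
$$z\sim w\iff\lambda(z)=\lambda(w),\qquad \lambda(zu)=\lambda(z)u .\tag{1}$$
In particular $z\sim w$ implies $zu\sim wu$. If $z$ has coordinate $g$ with respect to any sheet, then $\lambda(z)=\Gamma g$.

## 4. Canonical lifts and homogeneity

Right translations move points within a fiber of $\pi$. To move between fibers we lift homeomorphisms of $X$ to $\widetilde X$. An arbitrary homeomorphism need not lift, but one close to the identity does.

**The cover $\mathcal U$ and the number $\delta$.** Take a cover of $X$ by connected evenly covered open sets, and let $\ell$ be a Lebesgue number of it (every set of diameter $<\ell$ lies in a member). Let $\mathcal U$ be a finite cover of $X$ by connected open sets of diameter $<\ell/3$, and let $\delta$ be a Lebesgue number of $\mathcal U$; so any two points at distance $<\delta$ lie in a common member of $\mathcal U$. For $U\in\mathcal U$ the star $\bigcup\{U'\in\mathcal U:U'\cap U\ne\emptyset\}$ has diameter $<\ell$, so it lies in a connected evenly covered open set $W$. In particular members of $\mathcal U$ are evenly covered.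

Recall that for continuous $f:Y\to X$ the pullback is $f^*\widetilde X=\{(y,\tilde x):f(y)=q(\tilde x)\}$, with $\gamma(y,\tilde x)=(y,\gamma\tilde x)$.

**Lemma 4.1.** If $f,f':Y\to X$ are continuous with $d(f(y),f'(y))<\delta$ for all $y$, then $f^*\widetilde X\cong f'^*\widetilde X$ as $\Gamma$-coverings, by $(y,\tilde x)\mapsto(y,\tilde x')$, where $\tilde x'$ is the point over $f'(y)$ in the sheet through $\tilde x$ over any $U\in\mathcal U$ containing $f(y),f'(y)$. In particular a homeomorphism $f$ of $X$ with $d(f,\mathrm{id})<\delta$ has a *canonical lift*: a $\Gamma$-equivariant homeomorphism $\hat f$ of $\widetilde X$ over $f$, with $\hat f(\tilde x)$ in the same $U$-sheet as $\tilde x$ whenever $q(\tilde x),f(q(\tilde x))\in U\in\mathcal U$.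

*Proof.* Independence of $U$: if $U'$ also contains both points, then $U\cup U'$ lies in the star of $U$, hence in a connected evenly covered $W$. The sheets through $\tilde x$ over $U$ and over $U'$ both lie in the $W$-sheet $\widetilde W$ through $\tilde x$, so $\tilde x'$ is in both cases the point of $\widetilde W$ over $f'(y)$. Continuity: near a given $y_0$ the same $U$ works, and for $\tilde x$ in one sheet $\widetilde U$ the formula is $\tilde x'=(q|_{\widetilde U})^{-1}(f'(y))$. Equivariance is clear, since $\gamma$ carries the sheet through $\tilde x$ to the sheet through $\gamma\tilde x$. Exchanging $f$ and $f'$ gives the inverse. For the last statement take $Y=X$ and the maps $\mathrm{id}$ and $f$, and compose $\widetilde X=\mathrm{id}^*\widetilde X\cong f^*\widetilde X$ with the projection $f^*\widetilde X\to\widetilde X$, which is a homeomorphism because $f$ is one. $\square$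

**Proof of Theorem 1(1).** We saw in Section 3 that $P$ is a continuum and $\dim P=\dim X$. For homogeneity, the homeomorphism group of $X$ acts continuously and transitively on $X$. By (E), for each $x$ the set $\{f(x):d(f,\mathrm{id})<\delta\}$ is an open set containing $x$. So the orbits in $X$ of the group generated by the homeomorphisms $f$ with $d(f,\mathrm{id})<\delta$ are open. They partition the connected space $X$, so this group is transitive on $X$. Each such $f$ has its canonical lift $\hat f$, and by equivariance $[\tilde x,g]\mapsto[\hat f(\tilde x),g]$ is a well-defined homeomorphism of $P$ over $f$, with inverse given by $\hat f^{-1}$. So every point of $P$ can be moved into any prescribed fiber of $\pi$, and the homeomorphisms $R_g$ act transitively on each fiber. $\square$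

## 5. A translation law for arbitrary continuous maps

To prove that no exchange exists we must control every homeomorphism $h$ of $P$. The natural hope is that $h$ permutes the fibers of $\pi$. This is false already for the solenoid. Let $f$ be an increasing homeomorphism of $[0,1]$ with $f(\frac12)\neq\frac12$. Every point of $\Sigma$ is $[t,g]$ with $t\in[0,1]$; put $h[t,g]=[f(t),g]$ if $g\in p\mathbb Z_p$ and $h[t,g]=[t,g]$ otherwise. The only identifications are $[1,g]=[0,g-1]$, and there both formulas give the identity; so $h$ is well defined and continuous, and $f^{-1}$ gives the inverse in the same way. But $[\frac12,0]$ and $[\frac12,1]$ lie in the same fiber of $\pi$, while their images do not.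

Still, this $h$ satisfies $h(zu)=h(z)u$ for $u\in p\mathbb Z_p$, and it fixes all path components. In general the following is true: for small $u$, the points $h(z)$ and $h(zu)$ lie over nearby points of the base, so their fiber coordinates can be compared. The comparison is continuous in $z$ with values in a totally disconnected group, so it does not depend on $z$.

**Lemma 5.1.** Let $(*)$ hold for $(X,\widetilde X,\Gamma,G)$ and for $(X',\widetilde X',\Gamma',G')$, with bundles $P,P'$, and let $h:P\to P'$ be continuous. There are an open subgroup $H\le G$ and a continuous homomorphism $\alpha:H\to G'$ with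
$$h(zu)\sim h(z)\alpha(u)\qquad(z\in P,\ u\in H).\tag{2}$$

*Proof.*

**Step 1: choosing $H$, so that $h(z)$ and $h(zu)$ can be compared.** Use $\mathcal U,\delta$ of Section 4 for $\widetilde X'\to X'$. The function $(z,u)\mapsto d'(\pi'h(z),\pi'h(zu))$ is continuous on the compact space $P\times G$ and vanishes for $u=1$. So it is $<\delta$ on $P\times H$ for some open subgroup $H$.

**Step 2: the comparison $c(z,u)$.** For $z\in P$, $u\in H$ choose $U\in\mathcal U$ containing $\pi'h(z)$ and $\pi'h(zu)$, let $g_1,g_2$ be the coordinates of $h(z),h(zu)$ with respect to one sheet over $U$, and put $c(z,u)=g_1^{-1}g_2$. Another sheet replaces $g_1,g_2$ by $\gamma'g_1,\gamma'g_2$, and $\gamma'$ cancels. Two choices $U,U'$ meet, so they lie in a common connected evenly covered $W$, and coordinates with respect to a sheet over $W$ compute $c$ for both. So $c$ is well defined. Near a given $(z_0,u_0)$ the same $U$ works, so $c:P\times H\to G'$ is continuous.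

**Step 3: $c$ does not depend on $z$.** $P$ is connected and $G'$ is totally disconnected, so $c(z,u)=:\alpha(u)$ is independent of $z$. It is continuous in $u$.

**Step 4: $\alpha$ is a homomorphism.** Let $u,v\in H$ and $z\in P$. Choose members of $\mathcal U$: $U_1$ containing $\pi'h(z),\pi'h(zu)$; $U_2$ containing $\pi'h(zu),\pi'h(zuv)$; $U_3$ containing $\pi'h(z),\pi'h(zuv)$. Both $U_2$ and $U_3$ meet $U_1$, so all three lie in one connected evenly covered $W$. Let $g_1,g_2,g_3$ be the coordinates of $h(z),h(zu),h(zuv)$ with respect to a sheet over $W$. Then
$$\alpha(uv)=g_1^{-1}g_3=(g_1^{-1}g_2)(g_2^{-1}g_3)=c(z,u)\,c(zu,v)=\alpha(u)\alpha(v).$$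

**Step 5: the law (2).** The point $h(z)\alpha(u)$ has coordinate $g_1g_1^{-1}g_2=g_2$, which is the coordinate of $h(zu)$. So both have the same value of $\lambda$, and (1) applies in $P'$. $\square$

For the solenoid, $h(z)=x+y-z$ satisfies (2) with $\alpha(u)=-u$.

## 6. An exchange forces inversion on a large set

The exchange $z\mapsto x+y-z$ has $\alpha(u)=-u$. We now show that in any bundle $P$ an exchange of $x$ and $xg$ makes $\alpha$ look like inversion, twisted by elements of $\Gamma$, at one point $u$ tied to $g$. For too many $g$ this forces inversion to be a homomorphism on an open subgroup. The group theory behind the last sentence is the following lemma.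

**Lemma 6.1.** Let $G$ be a compact group, $N\le G$ a closed subgroup with normalized Haar measure $m$, and $\psi:N\to G$ a homomorphism. If $\psi(n)=n^{-1}$ for all $n$ in a measurable set $V\subset N$ with $m(V)>\frac34$, then $N$ is abelian.

*Proof.* Fix $n\in V$. Both $V$ and $n^{-1}V$ lie in $N$ and have measure $>\frac34$, so $m(V\cap n^{-1}V)>\frac12$. If $v$ is in this intersection, then $n,v,nv\in V$ and
$$n^{-1}v^{-1}=\psi(n)\psi(v)=\psi(nv)=(nv)^{-1}=v^{-1}n^{-1},$$
so $v$ commutes with $n$. The centralizer of $n$ in $N$ is thus a closed subgroup of measure $>\frac12$. Two disjoint cosets of it would have total measure $>1$, so it is $N$. Hence $V\subset Z(N)$, the center $Z(N)$ has measure $>\frac34$, and $Z(N)=N$ by the same coset argument. $\square$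

The constant cannot be lowered to "at least $\frac34$": in the dihedral group of order $8$ the identity map inverts exactly the elements with $n^2=1$, namely the identity, the half turn and four reflections, which make $\frac68$ of a nonabelian group.

**Proof of Theorem 1(2).** Let $G$ be not virtually abelian.

**Step 1: normalizing $x$.** Let $x=[\tilde x,g_0]$ and $x'=[\tilde x,1]=xg_0^{-1}$. If $h$ exchanges $x$ and $xg$, then $R_{g_0}^{-1}hR_{g_0}$ exchanges $x'$ and $xgg_0^{-1}=x'g_0gg_0^{-1}$, and conversely. Conjugation by $g_0$ is a homeomorphism of $G$ preserving Haar measure. So we may assume $x=[\tilde x,1]$, that is, $\lambda(x)=\Gamma$.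

Now let $h$ be continuous with $h(x)=xg$ and $h(xg)=x$. Take $H,\alpha$ from Lemma 5.1 (with $P'=P$) and put
$$\beta:H\to G,\qquad \beta(u)=g\,\alpha(u)\,g^{-1}.$$

**Step 2: $\beta$ maps $\Gamma\cap H$ into $\Gamma$.** This will leave only countably many possible $\beta$. For $\gamma\in\Gamma\cap H$ we have $\lambda(x\gamma)=\Gamma\gamma=\Gamma=\lambda(x)$, so $x\sim x\gamma$. A continuous map carries paths to paths, so
$$xg=h(x)\sim h(x\gamma)\sim h(x)\alpha(\gamma)=xg\,\alpha(\gamma).$$
By (1), $\Gamma g=\Gamma g\alpha(\gamma)$, that is, $\beta(\gamma)\in\Gamma$.

**Step 3: the equation that comes from $h(xg)=x$.** We would like to put $u=g^{-1}$ and pass from $xg$ back to $x$, but $g^{-1}$ need not lie in $H$. Path components help: it is enough to reach $x\gamma$, since $x\gamma\sim x$. As $\Gamma$ is dense and $gH$ is open, pick $\gamma\in\Gamma\cap gH$ and put $u=g^{-1}\gamma\in H$. Then $xgu=x\gamma\sim x$, so $h(xgu)\sim h(x)=xg$. On the other hand $h(xgu)\sim h(xg)\alpha(u)=x\alpha(u)$. So $\Gamma\alpha(u)=\Gamma g$, say $\alpha(u)=\gamma'g$ with $\gamma'\in\Gamma$. Hence $\beta(u)=g\gamma'gg^{-1}=g\gamma'$, and since $g=\gamma u^{-1}$,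
$$\beta(u)=\gamma u^{-1}\gamma',\qquad g=\gamma u^{-1}.\tag{3}$$

So $g$ lies in the union, over all tuples $(H,\beta,\gamma,\gamma')$, of the sets $\{\gamma u^{-1}:u\in D\}$, where
$$D=D(H,\beta,\gamma,\gamma')=\{u\in H:\beta(u)=\gamma u^{-1}\gamma'\}.$$
Here $H$ runs over open subgroups of $G$, $\beta$ over continuous homomorphisms $H\to G$ with $\beta(\Gamma\cap H)\subset\Gamma$, and $\gamma,\gamma'$ over $\Gamma$. This union no longer mentions $h$.

**Step 4: there are countably many tuples.** $G$ is compact and metrizable, so it has countably many clopen subsets, hence countably many open subgroups $H$. The subgroup $\Gamma\cap H$ has finite index in the finitely generated group $\Gamma$, so it is finitely generated; and it is dense in $H$, since $\Gamma$ is dense and $H$ is open. So $\beta$ is determined by the images of finitely many generators of $\Gamma\cap H$, and these images lie in the countable group $\Gamma$.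

**Step 5: each $D$ is closed and Haar-null.** It is closed by continuity of $\beta$. Suppose $\mu(D)>0$. By regularity and compactness of $D$ there is a clopen set $O$ with $D\subset O\subset H$ and $\mu(O)<\frac43\mu(D)$. It is a finite union of cosets $tN$ of some open normal subgroup $N$ of $G$ with $N\le H$. If all these cosets satisfied $\mu(D\cap tN)\le\frac34\mu(N)$, we would get $\mu(D)\le\frac34\mu(O)<\mu(D)$. So $\mu(D\cap tN)>\frac34\mu(N)$ for one of them, and we may write $tN=u_1N$ with $u_1\in D$.

If $n\in N$ and $u_1n\in D$, then $\beta(u_1)=\gamma u_1^{-1}\gamma'$ and $\beta(u_1)\beta(n)=\gamma n^{-1}u_1^{-1}\gamma'$, so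
$$\beta(n)=\gamma'^{-1}u_1\gamma^{-1}\cdot\gamma n^{-1}u_1^{-1}\gamma'=c\,n^{-1}c^{-1},\qquad c=\gamma'^{-1}u_1 .$$
Thus the homomorphism $\psi(n)=c^{-1}\beta(n)c$ from $N$ to $G$ satisfies $\psi(n)=n^{-1}$ on the closed set $V=\{n\in N:u_1n\in D\}$, and $\mu(V)=\mu(D\cap u_1N)>\frac34\mu(N)$. By Lemma 6.1 the open subgroup $N$ is abelian, contrary to the assumption on $G$. So $\mu(D)=0$.

**Step 6: conclusion.** The map $u\mapsto\gamma u^{-1}$ preserves closed null sets of $G$. So the set of $g$ in question lies in a countable union of closed null sets. Closed null sets are nowhere dense, since nonempty open sets have positive measure; so the set is meager and null. In particular some $g\in G$ lies outside it, and no homeomorphism exchanges $x$ and $xg$. $\square$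

In the solenoid, Step 5 fails as it should: for $\beta(u)=-u$ and $\gamma'=-\gamma$ the equation in (3) reads $-u=\gamma-u-\gamma$, and $D=H$.

## 7. Nonabelian coverings of the Menger curve

It remains to find a one-dimensional base. The Menger curve $M$ is the set of points of $[0,1]^3$ having ternary expansions with no level at which two coordinates have digit $1$. For example, $(\frac12,0,0)\in M$, while $(\frac12,\frac12,0)\notin M$, because the only ternary expansion of $\frac12$ is $0.111\ldots$. The carpet $S\subset[0,1]^2$ is defined in the same way.

**Lemma 7.1.** Let $\Gamma$ be a group generated by $n\ge1$ elements. Then $M$ has a connected regular $\Gamma$-covering.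

*Proof.* The plan is to map $M$ to a planar region with free fundamental group of rank $n$, onto on $\pi_1$, and to pull back.

**Step 1: the map to a disc with $n$ holes.** The projection $p(x_1,x_2,x_3)=(x_1,x_2)$ maps $M$ into $S$. Also $S\times\{0\}\subset M$, since $0$ has the expansion $0.000\ldots$. Let
$$B=[0,1]^2\setminus\bigcup_{k=1}^n(3^{-k},2\cdot3^{-k})^2 .$$
A ternary expansion with first $k$ digits $a_1\ldots a_k$ represents a number in the closed interval of length $3^{-k}$ starting at $0.a_1\ldots a_k$. If $x\in(3^{-k},2\cdot3^{-k})$, the only such interval of level $k$ containing $x$ is $[3^{-k},2\cdot3^{-k}]$; so the $k$-th digit of every expansion of $x$ is $1$. Hence no point of $S$ lies in a removed square, $S\subset B$, and $p$ maps $M$ into $B$.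

**Step 2: a grid that lies both in $M$ and in $B$.** Let $Q$ be the union of all segments $\{c\}\times[0,1]$ and $[0,1]\times\{c\}$ with $c\in\{0,1\}\cup\{3^{-k},2\cdot3^{-k}:1\le k\le n\}$. Each such $c$ has an expansion without digit $1$: $0=0.000\ldots$, $1=0.222\ldots$, $3^{-k}=0.0\ldots0\,222\ldots$ with $k$ zeros, and $2\cdot3^{-k}=0.0\ldots02$. So $Q\subset S$. The grid divides $[0,1]^2$ into rectangles. No $c$ lies strictly between $3^{-k}$ and $2\cdot3^{-k}$: for $j<k$ we have $3^{-j}\ge3\cdot3^{-k}$, and for $j>k$ we have $2\cdot3^{-j}\le\frac23\,3^{-k}$. So each removed square is the interior of exactly one rectangle. Hence $B$ is a 2-dimensional CW complex with 1-skeleton $Q$, and $\pi_1(Q)\to\pi_1(B)$ is onto.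

**Step 3: surjectivity on $\pi_1$.** $Q\times\{0\}\subset S\times\{0\}\subset M$ is mapped by $p$ homeomorphically onto $Q$. So $p_*:\pi_1(M)\to\pi_1(B)$ is onto, with base point in $Q\times\{0\}$. The removed open squares have disjoint closures in the open square, so $B$ is a disc with $n$ holes and $\pi_1(B)$ is free of rank $n$.

**Step 4: the covering.** Choose an epimorphism $\pi_1(B)\to\Gamma$, let $\widetilde B\to B$ be the corresponding connected regular $\Gamma$-covering, and put $\widetilde M=p^*\widetilde B$. This is a regular $\Gamma$-covering of $M$ with monodromy $\pi_1(M)\to\pi_1(B)\to\Gamma$, which is onto. It is connected: $M$ is path connected, so any point of $\widetilde M$ can be joined to a point over the base point by lifting a path, and any two points over the base point are joined by the lift of a loop, since the monodromy is onto. $\square$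

**Proof of Theorem 2.** Let $p$ be a prime, $G=\mathrm{Heis}(\mathbb Z_p)$ and $\Gamma=\mathrm{Heis}(\mathbb Z)$. Then $G$ is a metrizable profinite group, and $\Gamma$ is dense in $G$ because $\mathbb Z$ is dense in $\mathbb Z_p$. It is generated by $1+E_{12}$ and $1+E_{23}$, whose commutator is $1+E_{13}$. Every open subgroup of $G$ contains, for large $k$, the elements $1+p^kE_{12}$ and $1+p^kE_{23}$, since these converge to $1$. Their two products are
$$1+p^kE_{12}+p^kE_{23}+p^{2k}E_{13}\quad\text{and}\quad 1+p^kE_{12}+p^kE_{23},$$
so they do not commute. Hence $G$ is not virtually abelian. Take $X=M$, which is a homogeneous Peano continuum by (A), and the covering of Lemma 7.1 with $n=2$. Then $(*)$ holds, and by Theorem 1 the space $P=\widetilde M\times_\Gamma G$ is a homogeneous, non-bihomogeneous continuum of dimension $\dim M=1$. $\square$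

## 8. All connected regular $\Gamma$-coverings of $M$ are equivalent

We turn to Theorem 3. Part of it is in place. If $G$ is not virtually abelian, $P$ is not bihomogeneous by Theorem 1. Every pair $(G,\Gamma)$ occurs over $M$ by Lemma 7.1. For the rest we need three more published results.

**(H)** Every homeomorphism between closed non-locally-separating subsets of $M$ extends to a homeomorphism of $M$ (Mayer–Oversteegen–Tymchatyn, Dissertationes Math. 252 (1986)). Since $M$ has no local cut points, this applies to two-point sets: removing first one point and then the other from a connected open set leaves it connected.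

**(W)** Every Peano continuum is the image of $M$ under a monotone map (Wilson, Trans. AMS 168 (1972), even open monotone). A map is monotone if its point preimages are connected.

**(B)** A $UV^{k-1}$ surjection between compact $k$-dimensional Menger manifolds is a uniform limit of homeomorphisms (Bestvina, Mem. AMS 380 (1988)).

For $k=1$ the condition $UV^0$ says that every neighborhood $U$ of a fiber contains a neighborhood $V$ of that fiber in which any two points can be joined by a path in $U$. A monotone surjection $M\to M$ is $UV^0$: if $U$ is an open neighborhood of a fiber, the component of $U$ containing that connected fiber is open and path connected. So by (B) a monotone surjection $M\to M$ is a uniform limit of homeomorphisms.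

**Proposition 8.1.** Let $\Gamma$ be finitely generated and $q_i:\widetilde M_i\to M$ $(i=1,2)$ connected regular $\Gamma$-coverings. There is a $\Gamma$-equivariant homeomorphism $\widetilde M_1\to\widetilde M_2$ covering a homeomorphism of $M$.

*Proof.* The idea is to build a third space $Z$ with monotone maps $a,b$ to $M$ along which $\widetilde M_1$ and $\widetilde M_2$ pull back to the same covering, then to replace $Z$ by $M$ through (W), and finally the monotone maps by homeomorphisms through (B).

Let $\Sigma$ be a finite nonempty symmetric generating set of $\Gamma$. In the Cayley graph, with edges $\{\gamma,\gamma\sigma\}$ for $\sigma\in\Sigma$, let $\Lambda_k$ be the ball of radius $k$ about $1$; it is connected and $\Lambda_k^{-1}=\Lambda_k$. Left multiplication is an automorphism of the graph, so $s\Lambda_k$ is the ball about $s$.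

**Step 1: compact sets $K_i\subset\widetilde M_i$ with $\Gamma K_i=\widetilde M_i$ and $K_i\cap\sigma K_i\ne\emptyset$ for $\sigma\in\Sigma$.** By the Hahn–Mazurkiewicz theorem there is a continuous surjection $\varphi:[0,1]\to M$. Let $\tilde\varphi$ be a lift of $\varphi$ to $\widetilde M_i$ and $c=\tilde\varphi(0)$. The space $\widetilde M_i$ is path connected; choose a path from $c$ to $\sigma c$ for each $\sigma\in\Sigma$. Let $K_i$ be the union of the images of $\tilde\varphi$ and of these paths. It is a connected finite union of images of $[0,1]$, hence a Peano continuum. As $q_i(K_i)=M$, we have $\Gamma K_i=\widetilde M_i$. Also $\sigma c\in K_i\cap\sigma K_i$.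

**Step 2: enlarging $K_i$.** The set $\{\eta:K_i\cap\eta K_i\ne\emptyset\}$ is finite. Otherwise there are distinct $\eta_j$ and $c_j=\eta_jc_j'$ with $c_j,c_j'\in K_i$, and after passing to a subsequence $c_j\to c$, $c_j'\to c'$. Then $q_i(c)=q_i(c')$, so $c=\eta c'$ for some $\eta$. Let $\widetilde U$ be a sheet containing $c'$. For large $j$ we have $c_j'\in\widetilde U$ and $c_j\in\eta\widetilde U$, while $c_j=\eta_jc_j'\in\eta_j\widetilde U$; so $\eta_j=\eta$ for all large $j$, a contradiction. Hence there is $k$ such that
$$\{\eta:K_i\cap\eta K_i\ne\emptyset\}\subset\Lambda_k\qquad(i=1,2).\tag{4}$$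
Put $C_i=\bigcup_{\eta\in\Lambda_k}\eta K_i$. Since $\eta K_i\cap\eta\sigma K_i=\eta(K_i\cap\sigma K_i)\neq\emptyset$ and $\Lambda_k$ is connected in the Cayley graph, $C_i$ is a connected finite union of Peano continua, so a Peano continuum.

**Step 3: the space $Z$.** Let $\Gamma$ act diagonally on $\widetilde M_1\times\widetilde M_2$, and let
$$\widetilde Z=\bigcup_{\gamma\in\Gamma}\gamma(C_1\times C_2),\qquad Z=\widetilde Z/\Gamma .$$
As in Section 3, the quotient $(\widetilde M_1\times\widetilde M_2)/\Gamma$ is over a connected evenly covered open $U\subset M$ (via the first coordinate) homeomorphic to $U\times\widetilde M_2$. So it is Hausdorff, and the quotient map is an open covering map with $\Gamma$ simply transitive on the fibers. Since $\widetilde Z$ is invariant, the quotient topology of $Z$ is its subspace topology, and $\widetilde Z\to Z$ is a regular $\Gamma$-covering in the sense of a principal $\Gamma$-bundle. $Z$ is the image of the Peano continuum $C_1\times C_2$ in a Hausdorff space, so $Z$ is a locally connected continuum. Let $a,b:Z\to M$ be given by $a[\tilde x,\tilde y]=q_1(\tilde x)$ and $b[\tilde x,\tilde y]=q_2(\tilde y)$. They are surjective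 because $q_i(C_i)=M$; in particular $Z$ is nondegenerate.

The map $(\tilde x,\tilde y)\mapsto([\tilde x,\tilde y],\tilde x)$ from $\widetilde Z$ to $a^*\widetilde M_1$ is continuous, $\Gamma$-equivariant, and over $Z$. By equivariance it is bijective on each fiber. Being a map over $Z$ between coverings, it is a local homeomorphism. So it is an isomorphism. In the same way $\widetilde Z\cong b^*\widetilde M_2$:
$$a^*\widetilde M_1\cong\widetilde Z\cong b^*\widetilde M_2.\tag{5}$$

**Step 4: $a$ and $b$ are monotone.** Here the enlargement by $\Lambda_k$ is used. Fix $\tilde x\in\widetilde M_1$. As $\Gamma$ acts freely on $\widetilde M_1$, each point of $a^{-1}(q_1(\tilde x))$ is $[\tilde x,\tilde y]$ with a unique $\tilde y$; and $(\tilde x,\tilde y)\in\gamma(C_1\times C_2)$ means $\tilde x\in\gamma C_1$ and $\tilde y\in\gamma C_2$. So this fiber is the continuous image of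
$$\bigcup_{\gamma\in J}\gamma C_2,\qquad J=\{\gamma:\tilde x\in\gamma C_1\}.$$
Let $J_0=\{\gamma:\tilde x\in\gamma K_1\}$, which is nonempty by Step 1. Now $\tilde x\in\gamma\eta K_1$ with $\eta\in\Lambda_k$ means $\gamma\in J_0\eta^{-1}$, so $J=J_0\Lambda_k$ is the union of the balls $s\Lambda_k$, $s\in J_0$. For $s,s'\in J_0$ the point $\tilde x$ lies in $sK_1\cap s'K_1$, so $K_1\cap s^{-1}s'K_1\ne\emptyset$ and $s^{-1}s'\in\Lambda_k$ by (4), that is, $s'\in s\Lambda_k$. So $J$ is a union of connected balls each of which contains all of $J_0$. Hence $J$ is connected in the Cayley graph. For neighbors $\gamma,\gamma\sigma$ in $J$ we have $\gamma C_2\cap\gamma\sigma C_2\supset\gamma(K_2\cap\sigma K_2)\neq\emptyset$, and each $\gamma C_2$ is connected. So $\bigcup_{\gamma\in J}\gamma C_2$ is connected, and $a$ is monotone. By symmetry $b$ is monotone.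

**Step 5: conclusion.** By (W) let $m:M\to Z$ be a monotone surjection. Under a monotone surjection of compacta the preimage of a closed connected set is connected. So $am$ and $bm$ are monotone surjections $M\to M$. By (B) there are homeomorphisms $f_1,f_2$ of $M$ so close to $am,bm$ that Lemma 4.1 applies (to $\widetilde M_1$ and $\widetilde M_2$ respectively), and with (5)
$$f_1^*\widetilde M_1\cong(am)^*\widetilde M_1\cong m^*\widetilde Z\cong(bm)^*\widetilde M_2\cong f_2^*\widetilde M_2 .$$
Pulling back by $f_1^{-1}$ gives $\widetilde M_1\cong(f_2f_1^{-1})^*\widetilde M_2$. Followed by the projection to $\widetilde M_2$, this is a $\Gamma$-equivariant homeomorphism $\widetilde M_1\to\widetilde M_2$ covering $f_2f_1^{-1}$. $\square$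

If $\Theta:\widetilde M_1\to\widetilde M_2$ is such a homeomorphism, then $[\tilde x,g]\mapsto[\Theta(\tilde x),g]$ is a homeomorphism $\widetilde M_1\times_\Gamma G\to\widetilde M_2\times_\Gamma G$. So over $M$ the homeomorphism type of $P$ depends only on $(G,\Gamma)$.

## 9. Exchanging points over $M$ when $G$ is virtually abelian

To finish Theorem 3, let $X=M$ and let $G$ be virtually abelian. We show that $P$ is bihomogeneous.

**Step 1: reduction to abelian $G$.** An open abelian subgroup has finitely many conjugates, and their intersection is an open normal abelian subgroup $A$. Put $\Gamma_A=\Gamma\cap A$. It is dense in $A$ and of finite index in $\Gamma$, hence finitely generated. $M_A=\widetilde M/\Gamma_A$ is a connected finite covering of $M$, so it is a Peano continuum that is locally homeomorphic to $M$.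

We check that $M_A\cong M$ with (A). Dimension: $M_A$ is a finite union of compact sets homeomorphic to subsets of $M$, so $\dim M_A\le1$, and a nondegenerate continuum has dimension at least $1$. Planar sets: a nonempty planar open subset of $M_A$ would contain a copy of a nonempty open subset of $M$, which is not planar. Local cut points: suppose $O\subset M_A$ is connected and open, $x\in O$, and $O\setminus\{x\}=V_1\sqcup V_2$ with $V_1,V_2$ nonempty and open. Take a connected open $O'$ with $x\in O'\subset O$ that is homeomorphic to an open subset of $M$. As $M$ has no local cut points, $O'\setminus\{x\}$ is connected, so it lies in one of the two sets, say $V_1$. Then $V_1\cup O'$ and $V_2$ are disjoint nonempty open sets that cover $O$, a contradiction.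

The map
$$\widetilde M\times_{\Gamma_A}A\to\widetilde M\times_\Gamma G=P,\qquad[\tilde x,a]\mapsto[\tilde x,a]$$
is continuous. It is onto: $G=\Gamma A$ because $\Gamma$ is dense and $A$ is open, so for $g=\gamma a$ we have $[\tilde x,g]=[\gamma^{-1}\tilde x,a]$. It is injective: $\gamma a=a'$ with $a,a'\in A$ forces $\gamma\in\Gamma_A$. Its source is compact by Section 3, so it is a homeomorphism. The source is a bundle as in $(*)$ over $M_A\cong M$ with abelian fiber. So we may assume that **$G$ is abelian**. Then $\lambda$ takes values in the group $G/\Gamma$.

**Step 2: the inversion $T$.** This is the formula that stopped us in Section 2; for abelian $G$ what it needs is a suitable $\hat\tau$ on $\widetilde M$, and Proposition 8.1 provides one. Since $\Gamma$ is abelian, $\gamma*\tilde x=\gamma^{-1}\tilde x$ is an action, and it makes $\widetilde M$ a connected regular $\Gamma$-covering. Proposition 8.1, applied to $\widetilde M$ with the old and with the new action, gives a homeomorphism $\hat\tau$ of $\widetilde M$, covering a homeomorphism of $M$, with $\hat\tau(\gamma\tilde x)=\gamma^{-1}\hat\tau(\tilde x)$. Put $T[\tilde x,g]=[\hat\tau(\tilde x),g^{-1}]$. It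 is well defined, since $[\hat\tau(\gamma\tilde x),(\gamma g)^{-1}]=[\gamma^{-1}\hat\tau(\tilde x),\gamma^{-1}g^{-1}]=[\hat\tau(\tilde x),g^{-1}]$, and it is a homeomorphism with inverse $[\tilde x,g]\mapsto[\hat\tau^{-1}(\tilde x),g^{-1}]$. Moreover
$$T(zg)=T(z)g^{-1},\qquad\lambda(Tz)=\lambda(z)^{-1},\tag{6}$$
and $T$ covers a homeomorphism of $M$.

Let $L^+$ be the group of homeomorphisms of $P$ generated by all translations $R_t$ and all $[\tilde x,g]\mapsto[\hat f(\tilde x),g]$ with $\hat f$ a canonical lift. Its elements commute with translations because $G$ is abelian, and it is transitive on $P$ by the proof of Theorem 1(1).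

Now let $z\neq w$ in $P$.

**Step 3: exchanging two points of one fiber of $\pi$.** Let $w=zg$. Choose $k\in L^+$ with $k(Tz)=w$ and put $h=kT$. Then $h(z)=w$, and by (6) $h(w)=k(T(z)g^{-1})=k(Tz)g^{-1}=wg^{-1}=z$.

**Step 4: exchanging two points of different fibers.** Let $\pi(z)\ne\pi(w)$. We use the following lemma.

**Lemma 9.1.** If $\pi(z)\ne\pi(w)$, $\pi(z')\neq\pi(w')$ and $\lambda(z)^{-1}\lambda(w)=\lambda(z')^{-1}\lambda(w')$ in $G/\Gamma$, then some $k\in L^+$ has $k(z)=z'$, $k(w)=w'$.

Apply it with $(Tz,Tw)$ in place of $(z,w)$ and $(w,z)$ in place of $(z',w')$. This is allowed: $\pi(Tz)\neq\pi(Tw)$ because $T$ covers a homeomorphism, and by (6)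
$$\lambda(Tz)^{-1}\lambda(Tw)=\lambda(z)\lambda(w)^{-1}=\lambda(w)^{-1}\lambda(z).$$
The resulting $k$ satisfies $kT(z)=w$ and $kT(w)=z$. So $P$ is bihomogeneous, once the lemma is proved.

*Proof of Lemma 9.1.* *Reduction to pairs in $\widetilde M$.* Choose $t\in G$ with $\lambda(zt)=\lambda(z)\,\Gamma t=\lambda(z')$. Then also $\lambda(wt)=\lambda(w)\lambda(z)^{-1}\lambda(z')=\lambda(w')$. Replacing $(z,w)$ by $(zt,wt)$, we may assume $\lambda(z)=\lambda(z')$ and $\lambda(w)=\lambda(w')$. Then we can write $z=[\tilde x,g]$, $z'=[\tilde x',g]$, $w=[\tilde y,g']$, $w'=[\tilde y',g']$. Let $\mathcal E$ be the group generated by the canonical lifts; each $e\in\mathcal E$ induces the element $[\tilde x,g]\mapsto[e(\tilde x),g]$ of $L^+$. So it suffices that $\mathcal E$ is transitive on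
$$\Omega=\{(\tilde x,\tilde y)\in\widetilde M\times\widetilde M:q(\tilde x)\ne q(\tilde y)\},$$
which $\mathcal E$ preserves, since its elements cover homeomorphisms of $M$. We show that the orbits are open and that $\Omega$ is connected.

*The $\mathcal E$-orbits in $\Omega$ are open.* By (H) the homeomorphism group of $M$ is transitive on $F=\{(x,y)\in M^2:x\neq y\}$, an open subset of $M^2$ and hence a Polish space. Let $(\tilde x,\tilde y)\in\Omega$ lie over $(x,y)$, let $x\in U\in\mathcal U$ and $y\in U'\in\mathcal U$, and let $\widetilde U,\widetilde U'$ be the sheets through $\tilde x,\tilde y$. By (E), for every $(x',y')\in F\cap(U\times U')$ close enough to $(x,y)$ there is a homeomorphism $f$ with $d(f,\mathrm{id})<\delta$, $f(x)=x'$, $f(y)=y'$. Since $x,x'\in U$ and $y,y'\in U'$, its canonical lift sends $\tilde x,\tilde y$ to the points of $\widetilde U,\widetilde U'$ over $x',y'$. So the orbit of $(\tilde x,\tilde y)$ contains a neighborhood of $(\tilde x,\tilde y)$ in $\Omega$, and likewise at each of its points.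

*Removing one fiber of $q$ leaves $\widetilde M$ connected.* Let $x\in M$ and suppose that $\widetilde M\setminus q^{-1}(x)$ is a disjoint union of nonempty open sets $V_1,V_2$. Take a connected evenly covered open $O\ni x$. As $M$ has no local cut points, $O\setminus\{x\}$ is connected, and it is nonempty; so each punctured sheet over $O$ lies in $V_1$ or in $V_2$. Add to $V_1$ and to $V_2$ the missing points of the sheets whose punctured part they contain. The enlarged sets are unions of $V_i$ with whole sheets, so they are open; they are disjoint, nonempty, and cover $\widetilde M$. This contradicts the connectedness of $\widetilde M$.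

*$\Omega$ is connected.* Let $(\tilde x,\tilde y),(\tilde x',\tilde y')\in\Omega$, and choose $\tilde y''$ with $q(\tilde y'')\ne q(\tilde x),q(\tilde x')$. The pairs $(\tilde x,\tilde y)$ and $(\tilde x,\tilde y'')$ lie in $\{\tilde x\}\times(\widetilde M\setminus q^{-1}(q(\tilde x)))$, which is a connected subset of $\Omega$. The pairs $(\tilde x,\tilde y'')$ and $(\tilde x',\tilde y'')$ lie in the connected subset $(\widetilde M\setminus q^{-1}(q(\tilde y'')))\times\{\tilde y''\}$. The pairs $(\tilde x',\tilde y'')$ and $(\tilde x',\tilde y')$ lie in $\{\tilde x'\}\times(\widetilde M\setminus q^{-1}(q(\tilde x')))$. So $\Omega$ is connected.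

Open orbits partition the connected space $\Omega$, so there is only one orbit. $\square$

This completes the proof of Theorem 3. $\square$

## 10. The fiber group up to open subgroups, and a continuum for each set of primes

To tell many examples apart we recover from the space $P$ a piece of $G$. The tool is again Lemma 5.1, applied to a homeomorphism and to its inverse.

**Lemma 10.1.** If $h:P\to P'$ is a homeomorphism between bundles as in $(*)$, then $G$ and $G'$ have isomorphic open subgroups.

*Proof.*

**Step 1: homomorphisms in both directions.** Let $\alpha:H\to G'$ and $\alpha':H'\to G$ be given by Lemma 5.1 for $h$ and $h^{-1}$. Replacing $H$ by $H\cap\alpha^{-1}(H')$, we may assume $\alpha(H)\subset H'$.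

**Step 2: $\alpha'\alpha$ is the identity on an open subgroup.** Let $z=[\tilde x,1]$ and $u\in H$. Applying $h^{-1}$ to $h(zu)\sim h(z)\alpha(u)$ gives
$$zu\sim h^{-1}(h(z)\alpha(u))\sim z\,\alpha'\alpha(u).$$
By (1), $\Gamma u=\Gamma\alpha'\alpha(u)$, that is, $\alpha'\alpha(u)u^{-1}\in\Gamma$. So $H$ is the union of the countably many closed sets $\{u\in H:\alpha'\alpha(u)=\gamma u\}$, $\gamma\in\Gamma$. By the Baire category theorem one of them contains a coset $u_0N$ with $N\le H$ an open subgroup. From $\alpha'\alpha(u_0)=\gamma u_0$ and $\alpha'\alpha(u_0n)=\gamma u_0n$ we get $\alpha'\alpha(n)=n$ for $n\in N$.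

**Step 3: the other composition.** On the open subgroup $H'\cap\alpha'^{-1}(H)$ of $G'$ the composition $\alpha\alpha'$ is defined. The argument of Step 2 with the roles of $P$ and $P'$ exchanged gives an open subgroup $N'\le G'$, contained in it, on which $\alpha\alpha'$ is the identity.

**Step 4: conclusion.** By Step 2, $\alpha|_N$ is injective. If $v\in N'\cap\alpha'^{-1}(N)$, then $\alpha'(v)\in N$ and $v=\alpha(\alpha'(v))\in\alpha(N)$. So the subgroup $\alpha(N)$ contains the open subgroup $N'\cap\alpha'^{-1}(N)$ of $G'$ and is therefore open. As $N$ is compact, $\alpha|_N$ is a topological isomorphism onto $\alpha(N)$. $\square$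

**Proof of Theorem 4.** For a nonempty set $I$ of primes let
$$G_I=\prod_{p\in I}\mathrm{Heis}(\mathbb Z_p)=\mathrm{Heis}\Big(\prod_{p\in I}\mathbb Z_p\Big),\qquad\Gamma=\mathrm{Heis}(\mathbb Z).$$
$G_I$ is a metrizable profinite group. $\Gamma$ is embedded in it, is generated by two elements, and is dense, since $\mathbb Z$ is dense in $\prod_{p\in I}\mathbb Z_p$ by the Chinese remainder theorem. $G_I$ is not virtually abelian: an open abelian subgroup would meet a factor $\mathrm{Heis}(\mathbb Z_p)$ in an open abelian subgroup, which we excluded in Section 7. So Lemma 7.1 and Theorem 1 give a 1-dimensional homogeneous non-bihomogeneous continuum $P_I$ over $M$.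

It remains to see that $I$ can be read off from any open subgroup $K$ of $G_I$. We claim that a prime $p$ belongs to $I$ if and only if $p$ divides the index $[K:V]$ of some open subgroup $V$ of $K$.

If $p\in I$, then $K_p=K\cap\mathrm{Heis}(\mathbb Z_p)$ is open in $\mathrm{Heis}(\mathbb Z_p)$, so it is an infinite pro-$p$ group. Choose an open normal subgroup $V$ of $K$ that does not contain $K_p$. Then $K/V$ contains the group $K_pV/V\cong K_p/(K_p\cap V)$, whose order is a power of $p$ greater than $1$. So $p$ divides $[K:V]$.

Conversely, let $V$ be an open subgroup of $K$. It is open in $G_I$, so for some finite $J\subset I$ and some $k\ge 1$ it contains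
$$N=\prod_{p\in J}\ker\big(\mathrm{Heis}(\mathbb Z_p)\to\mathrm{Heis}(\mathbb Z/p^k)\big)\times\prod_{p\in I\setminus J}\mathrm{Heis}(\mathbb Z_p).$$
The index $[G_I:N]=\prod_{p\in J}p^{3k}$ is divisible by $[K:V]$, so all prime divisors of $[K:V]$ lie in $I$. This proves the claim.

If $P_I\cong P_{I'}$, then $G_I$ and $G_{I'}$ have isomorphic open subgroups by Lemma 10.1, and the claim gives $I=I'$. There are $2^{\aleph_0}$ nonempty sets of primes, so the $P_I$ are $2^{\aleph_0}$ pairwise non-homeomorphic continua as required. $\square$
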